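# Interpolation and the projective Beth property over minimal logic

## 1. Minimal logic, its algebras and its frames

**Definition (J-logics).** Johansson's minimal logic $J$ is formulated in the language $\wedge,\vee,\to,\bot$. It has the axioms and the rule of positive intuitionistic logic; $\bot$ is a constant about which nothing is assumed. We write $\neg A:=A\to\bot$, $\top:=\bot\to\bot$, and $A\leftrightarrow B$ for $(A\to B)\wedge(B\to A)$. A *J-logic* is a set of formulas that contains $J$ and is closed under modus ponens and substitution. $J+Ax$ is the least J-logic containing $Ax$, and $L+A$ is used in the same way.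

Examples: intuitionistic logic is $\mathrm{Int}=J+(\bot\to p)$, and its extensions are the *superintuitionistic* logics, among them classical logic $\mathrm{Cl}$. At the other end, the extensions of $J+\bot$ are the *negative* logics; in $J+\bot$ the constant $\bot$ is simply true.

For a J-logic $L$, $\Gamma\vdash_L A$ means that $A$ is derivable from $L$ and the hypotheses $\Gamma$ by modus ponens only. The deduction theorem holds: $\Gamma,A\vdash_L B$ iff $\Gamma\vdash_L A\to B$.

**Definition (J-algebras).** A *J-algebra* is a relatively pseudocomplemented lattice with top $1$ (so $x\to y$ is the greatest $z$ with $x\wedge z\le y$) together with an arbitrary element named $\bot$. A formula is *valid* in $D$ if it has value $1$ under every valuation; $D\models L$ means that all formulas of $L$ are valid in $D$.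

Example: $\{0,1\}$ with $\bot:=1$ is a J-algebra. It validates $\bot$ and refutes $\bot\to p$ (take $p=0$). A Heyting algebra is a J-algebra in which $\bot$ is the least element.

We need three standard facts.

*Completeness.* If $A\notin L$, the Lindenbaum algebra of $L$ (formulas modulo $E\leftrightarrow E'\in L$) validates $L$, and in it the class of $A$ is not $1$.

*Quotients with a largest element below $1$.* Let $D\models L$ and let $d\ne1$ be in $D$. By Zorn there is a filter $N$ maximal among the filters not containing $d$. The quotient $D/N$ (where $e\sim e'$ iff $e\leftrightarrow e'\in N$) is a homomorphic image of $D$, so it validates $L$, and $[d]\neq1$. If $[e]\ne1$, then $e\notin N$, so the filter generated by $N\cup\{e\}$ contains $d$: there is $n\in N$ with $n\wedge e\le d$. Then $n\le e\to d$, so $[e]\le[d]$. Thus $[d]$ is the largest element $\neq1$ of the quotient. Consequently $1$ is *join-prime* there: if $x,y\ne1$, then $x\vee y\le[d]\ne1$.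

*Intervals.* For $\tau\in D$ the interval $[\tau,1]$ is closed under $\wedge,\vee$, and under $\to$ because $x\to y\ge y$. It is a Heyting algebra with zero $\tau$.

**Definition (frames).** A *frame* is a poset $(W,\le)$ with an upset $Q\subseteq W$. Points of $Q$ are *abnormal*, the others are *normal*. Truth at a point is as in intuitionistic Kripke semantics, with $w\models\bot$ iff $w\in Q$; variables are interpreted by upsets. Equivalently, the upsets of $W$ form a J-algebra $\mathrm{Up}(W)$ with $\bot=Q$. I say "$w$ sees $v$" for $w\le v$, and ${\uparrow}w=\{v:v\ge w\}$.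

Example: let $W=\{g<f\}$, $Q=\{f\}$, with $p$ true nowhere. Then $\bot\to p$ fails at $f$ and hence at $g$. At $f$ every negation $\neg A$ is true, since everything above $f$ is abnormal. In general, $\neg A$ fails at $w$ iff some *normal* point $v\ge w$ satisfies $A$.

## 2. Four interpolation properties, and the problem of deciding them

Throughout, $\mathbf p,\mathbf q,\mathbf r$ are disjoint lists of variables, and $x,y$ are variables not in them.

**Definition (CIP).** $L$ has the *Craig interpolation property* if whenever $A(\mathbf p,\mathbf q)\to B(\mathbf p,\mathbf r)\in L$, there is $C(\mathbf p)$ with $A\to C\in L$ and $C\to B\in L$. Example: $p\wedge q\to(r\to p)$ has the interpolant $p$.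

**Definition (IPR).** $L$ has the *restricted interpolation property* if whenever $A(\mathbf p,\mathbf q),B(\mathbf p,\mathbf r)\vdash_L C(\mathbf p)$, there is $A'(\mathbf p)$ with $A\vdash_L A'$ and $A',B\vdash_L C$. Example: for $A=q\wedge(q\to p_1)$, $B=r\wedge(r\to(p_1\to p_2))$ and $C=p_2$, take $A'=p_1$.

**Definition (PBP).** $L$ has the *projective Beth property* if whenever $A(\mathbf p,\mathbf q,x),A(\mathbf p,\mathbf q',y)\vdash_L x\leftrightarrow y$, where $\mathbf q'$ is a list of fresh variables, there is $B(\mathbf p)$ with $A(\mathbf p,\mathbf q,x)\vdash_L x\leftrightarrow B(\mathbf p)$. So an implicit definition of $x$ with auxiliary parameters $\mathbf q$ can be made explicit. Example: $A=(q\leftrightarrow p_2)\wedge(x\leftrightarrow(q\wedge p_1))$ determines $x$, and $B=p_1\wedge p_2$.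

**Definition (WIP).** $L$ has the *weak interpolation property* if whenever $A(\mathbf p,\mathbf q),B(\mathbf p,\mathbf r)\vdash_L\bot$, there is $C(\mathbf p)$ with $A\vdash_L C$ and $B\vdash_L\neg C$. Example: for $A=q\wedge(q\to p)$ and $B=r\wedge(r\to\neg p)$ take $C=p$.

**Definition (decidability over $J$).** A property $\mathcal P$ is *decidable over $J$* if there is an algorithm which, given a finite set $Ax$ of axiom schemes, decides whether $J+Ax$ has $\mathcal P$. Example: consistency, in the sense $J+Ax\ne$ all formulas, is decidable over $J$. Indeed, consider two two-element algebras, $\{0,1\}$ with $\bot=0$ and with $\bot=1$. I claim $J+Ax$ is consistent iff one of them validates $Ax$. The direction from right to left is clear. Conversely, if some variable $p\notin J+Ax$, take $D\models J+Ax$ with an element $d$ that is the largest one $\neq 1$. If $\bot=1$ in $D$, then $\{d,1\}$ is a subalgebra, since $d\to d=1$ and $1\to d=d$; it is the second algebra. If $\bot\neq1$, then $\{\bot,1\}$ is a subalgebra, the first one. In either case the subalgebra validates $Ax$.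

Two things are known and shape the question. WIP is decidable over $J$. And only finitely many superintuitionistic logics and only finitely many negative logics have CIP, IPR or PBP. So one asks: **is CIP decidable over $J$? Is IPR? Is PBP?**

**Theorem A.** None of CIP, IPR, PBP is decidable over $J$. All three are undecidable, even for logics $J+\xi$ with a single axiom $\xi$.

One external result is used.

**(Sh)** There is a finitely axiomatizable superintuitionistic logic $S$ for which membership "$\varphi\in S$?" is undecidable. (V. B. Shehtman, *Undecidable superintuitionistic propositional calculus*, Dokl. AN SSSR 240 (1978) 549–552; see also Chagrov–Zakharyaschev, *Modal Logic*, OUP 1997, Ch. 16.)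

Finitely many axioms can be merged into one conjunction with variables renamed apart, so we write $S=\mathrm{Int}+\psi(z_1,\dots,z_m)$. Theorem A will follow from a reduction.

**Main Theorem.** From a formula $\varphi$ one can compute a formula $\Xi_\varphi$ such that for $L_\varphi:=J+\Xi_\varphi$: if $\varphi\in S$, then $L_\varphi$ has CIP, IPR and PBP; if $\varphi\notin S$, then $L_\varphi$ has none of CIP, IPR, PBP.

An algorithm for any one of the three properties would decide $S$, contradicting (Sh). A stronger form of Theorem A is stated and proved in Section 9.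

## 3. Prime theories, and CIP for $J$, $J+\bot$ and $\mathrm{Int}$

We first see how the properties compare and settle the simplest logics. The tools built here are used for every positive result below.

**Lemma 3.1.** CIP implies IPR and PBP.

*Proof.* If $A,B\vdash_L C(\mathbf p)$, then $A\to(B\to C)\in L$; an interpolant $A'(\mathbf p)$ satisfies $A\vdash_L A'$ and $A',B\vdash_L C$. For PBP, suppose $A(\mathbf p,\mathbf q,x),A(\mathbf p,\mathbf q',y)\vdash_L x\leftrightarrow y$. Then
$$A(\mathbf p,\mathbf q,x)\wedge x\to\bigl(A(\mathbf p,\mathbf q',y)\to y\bigr)\in L,$$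
and the two sides share only $\mathbf p$. Let $B(\mathbf p)$ be an interpolant. The first half gives $A(\mathbf p,\mathbf q,x),x\vdash_L B$. In the second half, $B\to(A(\mathbf p,\mathbf q',y)\to y)\in L$, substitute $\mathbf q,x$ for $\mathbf q',y$: this gives $A(\mathbf p,\mathbf q,x),B\vdash_L x$. So $A\vdash_L x\leftrightarrow B$. $\square$

**Definition (prime theories).** Fix a J-logic $L$ and let $Fm_0=Fm(\mathbf p)$, $Fm_1=Fm(\mathbf p,\mathbf q)$, $Fm_2=Fm(\mathbf p,\mathbf r)$. A *theory* in $Fm_i$ is a subset of $Fm_i$ closed under $\vdash_L$ within $Fm_i$. It is *prime* if $C\vee D$ in it implies that $C$ or $D$ is in it; the improper theory $Fm_i$ is allowed. $X_i$ is the set of prime theories in $Fm_i$, ordered by $\subseteq$, and ${\uparrow}y=\{z\in X_i:z\supseteq y\}$. A theory is *abnormal* if it contains $\bot$, and *normal* otherwise. Example: the set of formulas of $Fm_i$ true at a point of a model on a frame validating $L$ is a prime theory, abnormal iff the point is.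

**Lemma 3.2.** A theory in $Fm_i$ disjoint from a $\vee$-closed set $\Delta\subseteq Fm_i$ extends to a prime theory disjoint from $\Delta$. In particular, if $C\to D\notin x\in X_i$, there is $y\supseteq x$ in $X_i$ with $C\in y$ and $D\notin y$.

*Proof.* By Zorn take a maximal theory $x'$ disjoint from $\Delta$ extending the given one. Suppose $C\vee D\in x'$ but $C,D\notin x'$. By maximality $x',C\vdash_L\delta_1$ and $x',D\vdash_L\delta_2$ with $\delta_1,\delta_2\in\Delta$. Then $x'\vdash_L\delta_1\vee\delta_2\in\Delta$, a contradiction. For the second part take $\Delta=\{\delta\in Fm_i:\delta\vdash_L D\}$, which is $\vee$-closed and contains $D$. If $x,C\vdash_L\delta$ for some $\delta\in\Delta$, then $x,C\vdash_L D$, so $C\to D\in x$, which is false. So the theory generated by $x\cup\{C\}$ is disjoint from $\Delta$. $\square$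

**Lemma 3.3.** Let $i\in\{1,2\}$, $x\in X_i$, $y_0\in X_0$ and $x\cap Fm_0\subseteq y_0$. Then there is $y\in X_i$ with $y\supseteq x$ and $y\cap Fm_0=y_0$.

*Proof.* If $x,D\vdash_L C$ with $D\in y_0$ and $C\in Fm_0$ (one $D$ suffices, as $y_0$ is closed under $\wedge$), then $D\to C\in x\cap Fm_0\subseteq y_0$, so $C\in y_0$. Hence the theory generated by $x\cup y_0$ is disjoint from $Fm_0\setminus y_0$, which is $\vee$-closed because $y_0$ is prime. Extend by Lemma 3.2. $\square$

**Lemma 3.4.** If $A(\mathbf p,\mathbf q)\to B(\mathbf p,\mathbf r)$ has no interpolant in $L$, there are $x_1\in X_1$, $x_2\in X_2$ with $x_1\cap Fm_0=x_2\cap Fm_0$, $A\in x_1$, $B\notin x_2$.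

*Proof.* Let $\Gamma=\{C\in Fm_0:A\vdash_L C\}$. It is closed under $\wedge$, so $\Gamma\vdash_L B$ would produce an interpolant; thus $\Gamma\nvdash_L B$. Lemma 3.2 with $\Delta=\{\delta\in Fm_2:\delta\vdash_L B\}$ gives $x_2\in X_2$ with $\Gamma\subseteq x_2$, $B\notin x_2$. Put $x_0=x_2\cap Fm_0$. If $A,D\vdash_L C$ with $D\in x_0$, $C\in Fm_0$, then $D\to C\in\Gamma\subseteq x_0$, so $C\in x_0$. So the theory in $Fm_1$ generated by $x_0\cup\{A\}$ is disjoint from the $\vee$-closed set $Fm_0\setminus x_0$; extend it to a prime $x_1$. $\square$

**Lemma 3.5 (truth lemma).** Let $G$ be a frame, and let every $g\in G$ be assigned components $g_1\in X_1$, $g_2\in X_2$ such that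

1. $g_1\cap Fm_0=g_2\cap Fm_0$;
2. $g\le g'$ implies $g_1\subseteq g_1'$ and $g_2\subseteq g_2'$;
3. $g$ is abnormal iff $\bot\in g_1$ (iff $\bot\in g_2$, by 1, since $\bot\in Fm_0$);
4. if $w\in X_i$, $w\ne Fm_i$ and $w\supseteq g_i$, there is $g'\ge g$ with $g'_i=w$ ($i=1,2$).

Let a variable of $\mathbf p,\mathbf q$ be true at $g$ iff it belongs to $g_1$, and a variable of $\mathbf r$ iff it belongs to $g_2$. Then for $i=1,2$ and $C\in Fm_i$: $g\models C$ iff $C\in g_i$.

*Proof.* By 2 this is a valuation. Induct on $C$. Variables and $\bot$ are covered by 1 and 3, $\wedge$ is clear, $\vee$ is primality. If $C\to D\in g_i$, $g'\ge g$ and $g'\models C$, then $C,C\to D\in g'_i$, so $D\in g'_i$ and $g'\models D$. If $C\to D\notin g_i$, Lemma 3.2 gives $w\supseteq g_i$ with $C\in w$, $D\notin w$; so $w\neq Fm_i$, and $g'$ from 4 satisfies $C$ and not $D$. $\square$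

**Proposition 3.6.** $J$, $J+\bot$ and $\mathrm{Int}$ have CIP, hence IPR and PBP.

*Proof.* Suppose $A\to B$ has no interpolant, and take $x_1,x_2$ from Lemma 3.4. For $J$ and $J+\bot$ let $G$ be the set of all pairs $(y_1,y_2)\in X_1\times X_2$ with $y_1\cap Fm_0=y_2\cap Fm_0$, ordered componentwise; a pair is abnormal iff $\bot\in y_1$. Condition 4 of Lemma 3.5 is Lemma 3.3: given $w\supseteq g_1$ it yields $w_2\supseteq g_2$ with $w_2\cap Fm_0=w\cap Fm_0$, and $g'=(w,w_2)$ works; symmetrically for $i=2$. For $J+\bot$ all theories contain $\bot$, so all points are abnormal and $G$ validates $\bot$. For $\mathrm{Int}$ keep only the pairs of normal theories; no point is abnormal, so $\bot\to p$ is valid. The pair $(x_1,x_2)$ is kept, since $B\notin x_2$ and the only abnormal theory is $Fm_2$. Condition 4 still holds, because a proper $w$ is normal and so is the $w_2$ over the same $w\cap Fm_0$. In each case $A$ is true and $B$ false at $(x_1,x_2)$ in a model of the logic, so $A\to B$ is not in it. $\square$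

## 4. The formula $\beta$, and a small logic without IPR

$$\beta(p,q):=\bot\vee\bigl(\bot\to(p\to q)\vee(q\to p)\bigr).$$

Clearly $\beta(p,q)\leftrightarrow\beta(q,p)\in J$.

**Fact 4.1.** A frame in which ${\uparrow}y$ is a chain whenever $y$ is abnormal and lies above some normal point validates $\beta$.

*Proof.* At abnormal points $\bot$ holds. Let $g$ be normal and $y\ge g$ abnormal. Two upsets restricted to the chain ${\uparrow}y$ are comparable, so $p\to q$ or $q\to p$ holds at $y$. Hence $\bot\to(p\to q)\vee(q\to p)$ holds at $g$. $\square$

The typical way to refute $\beta$ is a normal point below an abnormal fork $f_0<f_a,f_b$, with $p$ true exactly at $f_a$ and $q$ exactly at $f_b$: both implications fail at $f_0$.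

**Example 4.2.** The logic $L_0=J+\bigl(\beta(p,q)\vee\neg u\vee\neg\neg u\bigr)$ does not have IPR.

Take the frame $M=\{\rho,t,f_0,f_a,f_b\}$ with $\rho<t$, $\rho<f_0<f_a,f_b$ and $Q=\{f_0,f_a,f_b\}$. The normal points are $\rho$ and $t$. For any upset $u$: if $t\notin u$, no normal point is in $u$ and $\rho\models\neg u$; if $t\in u$, then $\neg u$ fails at both normal points and $\rho\models\neg\neg u$. So $\mathrm{Up}(M)\models L_0$. With $p^*=\{f_a\}$, $q^*=\{f_b\}$, the value $c=\beta(p^*,q^*)$ is $M\setminus\{\rho\}$: it fails at $\rho$ because of $f_0$, and $t$ sees no abnormal point. Also $c\to\bot=\bot$, since both normal points see $t\in c$. Hence $\{\bot,c,1\}$ is closed under all operations: it is a three-element Heyting chain.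

Now take the fork $b_0<n_0,n_1$ with no abnormal points. It validates $\beta$, hence $L_0$. With $\hat r=\{n_0\}$ the value of $\neg r\vee\neg\neg r$ is $\hat s=\{n_0,n_1\}\ne1$, and $\hat s\to\bot=\bot$. So $\{\bot,\hat s,1\}$ is a three-element Heyting chain too, and for every formula $E(s)$ we have $E(c)=1$ iff $E(\hat s)=1$.

Let $A=\beta(q_1,q_2)\to s$ and $B=(\neg r\vee\neg\neg r)\to s$, so that $A,B\vdash_{L_0}s$. Suppose $A\vdash_{L_0}A'(s)$ and $A',B\vdash_{L_0}s$. In $\mathrm{Up}(M)$ with $s=c$, $q_1=p^*$, $q_2=q^*$ we have $A=1$, so $A'(c)=1$, so $A'(\hat s)=1$ in the second algebra. There $B=1$ as well, so $\hat s=1$, a contradiction.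

This is how interpolation will be destroyed: the logic contains a disjunction whose two disjuncts have no common variable, and the two disjuncts can be refuted in two algebras that look alike to a single variable $s$. The plan is to let $L_\varphi$ contain such a disjunction, with first disjunct $\beta$, and to arrange that $L_\varphi$ collapses to $J+\beta$ exactly when $\varphi\in S$. For this we first need that $J+\beta$ has CIP.

## 5. $J+\beta$ has CIP: chains in place of products

Let $L=J+\beta$. The first thing to try is the frame of all pairs from Proposition 3.6. It stops working at one point: that frame need not validate $\beta$. Here is a concrete case. Let $\mathbf p$ be empty, $\mathbf q=q$, $\mathbf r=r$. On the chain $g<s<s'$ with $Q=\{s,s'\}$, which validates $\beta$, let $q$ and $r$ be true at $s'$ only. Let $g_1,y_1$ be the sets of formulas of $Fm(q)$ true at $g$, $s$, and $g_2,y_2$ the corresponding sets in $Fm(r)$. Since $\bot$ is true at $s$, so is every variable-free formula, hence $y_1\cap Fm_0=y_2\cap Fm_0=Fm_0$. So above the normal pair $(g_1,g_2)$ we find the abnormal pair $(y_1,y_2)$,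 and above that the incomparable pairs $(Fm_1,y_2)$ and $(y_1,Fm_2)$. The first makes $q$ true and $r$ false, the second $r$ true and $q$ false. So $\beta(q,r)$ fails at $(g_1,g_2)$: a product of two chains is not a chain.

The remedy is to choose, inside the product, a chain that still projects well onto both sides. Different chains are used as disjoint tagged copies. In the example, modulo $y_1$ every formula of $Fm_1$ is equivalent to $\top$ or $q$ (its value on $\{s,s'\}$ is $\{s,s'\}$ or $\{s'\}$), so ${\uparrow}y_1=\{y_1,Fm_1\}$ and likewise ${\uparrow}y_2=\{y_2,Fm_2\}$. The staircase $(y_1,y_2),(Fm_1,y_2),(Fm_1,Fm_2)$ is such a chain: from $(y_1,y_2)$ one can raise the second component to $Fm_2$ by going to the top, raising the first component as well.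

**Lemma 5.1 (staircase lemma).** Let $L$ be any J-logic, $y_1\in X_1$, $y_2\in X_2$, $y_1\cap Fm_0=y_2\cap Fm_0=y_0$, and suppose ${\uparrow}y_1$ and ${\uparrow}y_2$ are chains. Then there is $K\subseteq{\uparrow}y_1\times{\uparrow}y_2$ with $(y_1,y_2)\in K$ such that

1. $K$ is a chain in the componentwise order;
2. $u_1\cap Fm_0=u_2\cap Fm_0$ for all $(u_1,u_2)\in K$;
3. (back-and-forth) if $(u_1,u_2)\in K$ and $w_i\supseteq u_i$ in $X_i$, there is an element of $K$ above $(u_1,u_2)$ with $i$-th component $w_i$ ($i=1,2$).

*Proof.* **Step 1: fibers.** We decompose both chains according to the restriction to $Fm_0$. For $z_0\supseteq y_0$ in $X_0$ let $R_i(z_0)=\{z\in{\uparrow}y_i:z\cap Fm_0=z_0\}$. This is a chain, nonempty by Lemma 3.3. The intersection of a nonempty chain of prime theories is a prime theory: if $C\vee D$ is in it, $C\notin z$ and $D\notin z'$, then the smaller of $z,z'$ contains $C\vee D$ but neither $C$ nor $D$, a contradiction. The union is a prime theory as well: it is a theory because derivations are finite, and if it contains $C\vee D$, so does some member, which then contains $C$ or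 $D$. Intersection and union of $R_i(z_0)$ again restrict to $z_0$ and contain $y_i$. So $R_i(z_0)$ has a least element $a_i(z_0)$ and a greatest element $b_i(z_0)$.

**Step 2: the staircase.** We go up the first fiber, then up the second, then pass to the next $z_0$:
$$K_{z_0}=\bigl(R_1(z_0)\times\{a_2(z_0)\}\bigr)\cup\bigl(\{b_1(z_0)\}\times R_2(z_0)\bigr),\qquad K=\bigcup_{z_0\supseteq y_0}K_{z_0}.$$
Property 2 is clear. Since $y_i\in R_i(y_0)$ is least in ${\uparrow}y_i$, $a_i(y_0)=y_i$; so $(y_1,y_2)=(y_1,a_2(y_0))\in K$.

**Step 3: $K$ is a chain.** Each $K_{z_0}$ is a chain. The set ${\uparrow}y_0\subseteq X_0$ is a chain: by Lemma 3.3 restriction maps the chain ${\uparrow}y_1$ monotonically onto it. If $z_0\subsetneq z_0'$, $u\in R_i(z_0)$, $u'\in R_i(z_0')$, then $u,u'$ are comparable and $u'\subseteq u$ would give $z_0'\subseteq z_0$; so $u\subsetneq u'$. Hence all of $K_{z_0}$ lies below all of $K_{z_0'}$.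

**Step 4: back-and-forth.** Let $(u_1,u_2)\in K_{z_0}$ and $w_i\supseteq u_i$. If $w_i=u_i$ there is nothing to do, so let $w_i\supsetneq u_i$, and put $w_0=w_i\cap Fm_0\supseteq z_0$; then $w_i\in R_i(w_0)$. If $w_0\ne z_0$, use $(w_1,a_2(w_0))$ for $i=1$ and $(b_1(w_0),w_2)$ for $i=2$; both are in $K_{w_0}$, hence above $(u_1,u_2)$. If $w_0=z_0$ and $i=2$, use $(b_1(z_0),w_2)$. If $w_0=z_0$ and $i=1$, then $u_1\subsetneq w_1\subseteq b_1(z_0)$, so $u_1\ne b_1(z_0)$. Hence $(u_1,u_2)$ lies in the first part of $K_{z_0}$, that is, $u_2=a_2(z_0)$; use $(w_1,a_2(z_0))$. $\square$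

**Lemma 5.2.** Let $L$ be any J-logic, $i\in\{1,2\}$, $x\in X_i$, and suppose $\bot\to(C\to D)\vee(D\to C)\in x$ for all $C,D\in Fm_i$. Then ${\uparrow}w$ is a chain for every abnormal $w\supseteq x$ in $X_i$.

*Proof.* Since $\bot\in w$ and $w\supseteq x$, we get $(C\to D)\vee(D\to C)\in w$, and so $C\to D\in w$ or $D\to C\in w$, for all $C,D$. If $z,z'\supseteq w$ were incomparable, choose $C\in z\setminus z'$ and $D\in z'\setminus z$. If $C\to D\in w$, then $D\in z$; if $D\to C\in w$, then $C\in z'$. Both are false. $\square$

**Proposition 5.3.** $L=J+\beta$ has CIP (hence IPR and PBP).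

*Proof.* Suppose $A(\mathbf p,\mathbf q)\to B(\mathbf p,\mathbf r)$ has no interpolant, and take $x_1,x_2$ from Lemma 3.4. Since $\bot\in Fm_0$, they are both normal or both abnormal.

**Step 1: both abnormal.** Here the plain pairs suffice. Let $G$ be the set of pairs $(y_1,y_2)\in X_1\times X_2$ of abnormal theories with equal restrictions to $Fm_0$, ordered componentwise, all points abnormal. Then $G\models\beta$, since $\bot$ holds everywhere, and condition 4 of Lemma 3.5 follows from Lemma 3.3 as in Proposition 3.6 (everything above an abnormal theory is abnormal).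

**Step 2: both normal, the frame.** We keep pairs on the normal part and replace the abnormal part by tagged chains. $G$ consists of

- normal points: pairs $(y_1,y_2)\in X_1\times X_2$ of normal theories with $y_1\cap Fm_0=y_2\cap Fm_0$;
- abnormal points: $(K,k)$, where $k\in K$ and $K\subseteq X_1\times X_2$ is a componentwise chain of pairs of abnormal theories with equal restrictions to $Fm_0$, having the back-and-forth property of Lemma 5.1. The components of $(K,(u_1,u_2))$ are $u_1,u_2$.

The order: normal pairs componentwise; $(K,k)\le(K',k')$ iff $K=K'$ and $k\le k'$; $(y_1,y_2)\le(K,(u_1,u_2))$ iff $y_1\subseteq u_1$ and $y_2\subseteq u_2$; an abnormal point is never below a normal one. Reflexivity and antisymmetry are immediate, and transitivity holds because all relations imply componentwise inclusion and $K$ does not change once one is in it. Abnormal points form an upset, and above $(K,k)$ there is only a part of the chain $K$. By Fact 4.1, $G\models\beta$, so $G\models L$.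

**Step 3: both normal, condition 4.** Conditions 1–3 of Lemma 3.5 are clear; we verify the lifting condition 4, say for $i=1$ (the case $i=2$ is symmetric). Let $w_1\supseteq g_1$ in $X_1$.

If $g$ and $w_1$ are normal, Lemma 3.3 gives $w_2\supseteq g_2$ with $w_2\cap Fm_0=w_1\cap Fm_0$; $w_2$ is normal, and $g'=(w_1,w_2)$ works. If $g=(K,k)$ is abnormal, use the back-and-forth property of $K$.

If $g$ is normal and $w_1$ is abnormal, take $w_2\supseteq g_2$ over $w_1\cap Fm_0$ as before; it is abnormal. For $j=1,2$ and $C,D\in Fm_j$ we have $\beta(C,D)\in g_j$ and $\bot\notin g_j$, so by primality $\bot\to(C\to D)\vee(D\to C)\in g_j$. By Lemma 5.2, ${\uparrow}w_1$ and ${\uparrow}w_2$ are chains. Lemma 5.1 gives $K\ni(w_1,w_2)$; its theories contain $w_1$ or $w_2$, so they are abnormal, and $(K,(w_1,w_2))$ is a point of $G$. It is above $g$ and has first component $w_1$.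

**Step 4: conclusion.** We read off the countermodel. By Lemma 3.5, at the point $(x_1,x_2)$ of $G$ the formula $A$ is true and $B$ is false, in a model of $L$. So $A\to B\notin L$. $\square$

## 6. Formulas that read a valuation off a counterexample to $\beta$

Now let $S=\mathrm{Int}+\psi(z_1,\dots,z_m)$ and $\varphi=\varphi(v_1,\dots,v_k)$. From here on only the form $\mathrm{Int}+\psi$ of $S$ is used.

**Definition (relativization).** For a formula $\chi(z_1,\dots,z_n)$ of the intuitionistic language, $\chi[\tau;E_1,\dots,E_n]$ is obtained by replacing falsum by $\tau$ and each $z_j$ by $E_j\vee\tau$. In a J-algebra its value is the value of $\chi$ in the Heyting algebra $[\tau,1]$ at the elements $E_j\vee\tau$. Example: $(\neg z)[\tau;E]=(E\vee\tau)\to\tau$.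

A first attempt at the reduction is to say: "if $\beta$ fails, then we are in a model of $S$ where $\varphi$ does not hold". Relativizing to $[\bot,1]$, this suggests the axiom
$$\xi_0=\beta(p,q)\vee\bigl(\psi[\bot;\mathbf z]\wedge(\varphi[\bot;\mathbf v]\to\beta(p,q))\bigr)$$
with fresh variables $\mathbf z,\mathbf v$. It stops working because $\mathbf v$ is free, so the axiom speaks about *all* valuations of $\varphi$. If $\varphi\in\mathrm{Cl}$, substitute $\top$ for every $v_i$. In any J-algebra, $\{\bot,1\}$ is a subalgebra of the Heyting algebra $[\bot,1]$ and is Boolean with one or two elements, so $\varphi[\bot;\top,\dots,\top]=1$. Then the second disjunct implies $\beta$, and $J+\xi_0=J+\beta$, whether or not $\varphi\in S$. If $S$ is consistent, then $S\subseteq\mathrm{Cl}$, and $\mathrm{Cl}$ is decidable; so these $\varphi$ are exactly the inputs that matter.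

What we need is a *particular* valuation refuting $\varphi$, so the arguments of $\varphi$ must be formulas in $p,q$. A counterexample to $\beta$ comes with a fork $f_0<f_a,f_b$ on which $p$ and $q$ name the two ends. Normal points can then be distinguished by whether they see $f_a$ and whether they see $f_b$. This gives four types. From four distinguishable points one gets six, by letting a point sit below a pair; then fifteen; and so on, until there are enough to hang $k$ arbitrary upsets on.

**The levels.** Let $\Lambda_0=\{m_{11},m_{10},m_{01},m_{00}\}$, and let $\Lambda_{j+1}$ be the set of two-element subsets of $\Lambda_j$. The sizes $4,6,15,105,\dots$ strictly increase, since $n(n-1)/2>n$ for $n>3$. Choose $\ell\ge1$ with $|\Lambda_\ell|\ge k+2$ and distinct $t_0,t_{0'},t_1,\dots,t_k\in\Lambda_\ell$. (For $k\le4$ one may take $\ell=1$.)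

**The formulas,** in the variables $p,q$:
$$a=\bot\vee(\bot\to(p\to q)),\qquad b=\bot\vee(\bot\to(q\to p)),$$
$$e_{m_{11}}=\neg(a\wedge b),\quad e_{m_{10}}=\neg(a\wedge\neg b),\quad e_{m_{01}}=\neg(\neg a\wedge b),\quad e_{m_{00}}=\neg(\neg a\wedge\neg b),$$
$$e_t=\Bigl(\bigwedge_{u\in\Lambda_j\setminus t}e_u\Bigr)\to(e_{t'}\vee e_{t''})\quad\text{for }t=\{t',t''\}\in\Lambda_{j+1},\ j<\ell,$$
$$\tau=e_{t_0}\vee e_{t_{0'}}.$$
The intended meaning of $e_t$ at a normal point is "I do not see $t$". For example, $e_{\{m_{11},m_{10}\}}=(e_{m_{01}}\wedge e_{m_{00}})\to(e_{m_{11}}\vee e_{m_{10}})$ should fail exactly below a point that sees $m_{11}$ and $m_{10}$ but neither $m_{01}$ nor $m_{00}$. Put further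
$$\kappa(u_0,\dots,u_4)=\bigvee_{i=0}^4\neg\Bigl(u_i\wedge\bigwedge_{j<i}\neg u_j\Bigr),$$
$$\theta(p,q,\mathbf z,\mathbf u)=\psi[\tau;\mathbf z]\wedge\bigl(\varphi[\tau;e_{t_1},\dots,e_{t_k}]\to\beta(p,q)\bigr)\wedge\kappa(\mathbf u),$$
$$\Xi_\varphi:=\beta(p,q)\vee\theta(p,q,\mathbf z,\mathbf u)\vee\theta(q,p,\mathbf z',\mathbf u'),\qquad L_\varphi:=J+\Xi_\varphi,$$
with pairwise disjoint lists of fresh variables. In $\theta(q,p,\dots)$ the variables $p,q$ are exchanged throughout, also inside $\tau$ and the $e_t$; this third disjunct is there because we cannot know which of $p,q$ names which end of the fork. The conjunct $\kappa$, which will say that there are at most four maximal normal points, plays the role of $\neg u\vee\neg\neg u$ in Example 4.2.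

$\Xi_\varphi$ is computable from $\varphi$, and $L_\varphi\subseteq J+\beta$ because $\beta\to\Xi_\varphi\in J$.

**Lemma 6.1.** If $\varphi\in S$, then $L_\varphi=J+\beta$.

*Proof.* Suppose $\beta\notin L_\varphi$. By Section 1 there are a J-algebra $D\models L_\varphi$ with $1$ join-prime and elements $p,q\in D$ with $\beta(p,q)\ne1$. Since $\Xi_\varphi=1$, for all $\mathbf z,\mathbf u,\mathbf z',\mathbf u'$ in $D$ we have $\theta(p,q,\mathbf z,\mathbf u)=1$ or $\theta(q,p,\mathbf z',\mathbf u')=1$. The parameters of the two are independent; so if each failed for some choice of its own parameters, both would fail together. Hence one of the two equals $1$ for *all* values of its parameters. As $\beta(p,q)=\beta(q,p)$, we may assume it is the first. Then $\psi[\tau;\mathbf z]=1$ for all $\mathbf z$ in $D$. Every element of $[\tau,1]$ has the form $z\vee\tau$, so the Heyting algebra $[\tau,1]$ validates $\psi$, hence all of $S$, hence $\varphi$. So $\varphi[\tau;e_{t_1},\dots,e_{t_k}]=1$. The second conjunct of $\theta$ says $\varphi[\tau;e_{t_1},\dots,e_{t_k}]\le\beta(p,q)$, so $\beta(p,q)=1$, a contradiction.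 $\square$

## 7. The algebra $\mathfrak A$ when $\varphi\notin S$

**Lemma 7.1.** If $\varphi\notin S$, there are a J-algebra $\mathfrak A\models L_\varphi$ and $p^*,q^*\in\mathfrak A$ such that $c:=\beta(p^*,q^*)$ satisfies $\bot<c<1$ and $c\to\bot=\bot$. Thus $\{\bot,c,1\}$ is a subalgebra, a three-element Heyting chain.

*Proof.* **Step 1: a Heyting algebra refuting $\varphi$.** We need a model of $S$ in which $\varphi$ fails only at a root. Apply the quotient construction of Section 1 to the Lindenbaum algebra of $S$: there are a Heyting algebra $Y\models S$ and $v_1,\dots,v_k\in Y$ such that $\omega=\varphi(\mathbf v)\ne1$ is the largest element $\neq1$ of $Y$. Let $X$ be the set of proper prime filters of $Y$, ordered by inclusion, and $\hat y=\{x\in X:y\in x\}$. As is well known, $y\mapsto\hat y$ embeds $Y$ into the Heyting algebra of upsets of $X$. Since $1$ is join-prime, $\rho=\{1\}$ is a prime filter. It is the least element of $X$, and $\rho\in\hat y$ iff $y=1$. A prime filter $x\ne\rho$ contains some $y\ne1$, and $y\le\omega$, so $\omega\in x$. Hence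
$$X\setminus\{\rho\}=\hat\omega.\tag{1}$$
Identify $Y$ with $\{\hat y:y\in Y\}$; so $v_1,\dots,v_k$ are upsets of $X$.

**Step 2: the frame $F^+$.** We hang $X$ below the ladder of levels, and the ladder above a fork. The points are $X\cup T\cup Q$ (disjoint union) with $T=\Lambda_0\cup\dots\cup\Lambda_\ell$ and $Q=\{f_0,f_a,f_b\}$; the points of $Q$ are abnormal. The order is the reflexive-transitive closure of the following relations:

- the order of $X$;
- $x<t_0$ and $x<t_{0'}$ for all $x\in X$; $x<t_i$ if $x\notin v_i$ ($1\le i\le k$);
- $\{t',t''\}<t'$ and $\{t',t''\}<t''$ in $T$;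
- $m_{10}<f_b$; $m_{01}<f_a$; $m_{00}<f_a$ and $m_{00}<f_b$ (nothing is put above $m_{11}$);
- $f_0<f_a$, $f_0<f_b$; $\rho<f_0$.

There are no cycles: one passes from $X$ to $T$ or $Q$, down the level numbers in $T$, from $T$ to $Q$, and inside $Q$ from $f_0$ to $f_a,f_b$. So this is a partial order, and $Q$ is an upset.

**Step 3: who sees whom.** We collect what is needed about the order.

(O1) Points of one level $\Lambda_j$ are pairwise incomparable, and a point of $\Lambda_j$ sees no point of a level above $j$. For $1\le i\le k$: $x\le t_i$ iff $x\notin v_i$. Indeed, $X$ is left only for points $t_0,t_{0'},t_1,\dots,t_k$ of $\Lambda_\ell$ or for $f_0$; so $x\le t_i$ means $x\le x'$ for some $x'\in X$ with $x'\notin v_i$, and then $x\notin v_i$ since $v_i$ is an upset. Only $\rho$ and $f_0$ see $f_0$, since nothing is strictly below $\rho$.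

(O2) A point of $\Lambda_{j+1}$ sees exactly two points of $\Lambda_j$. A point that sees two distinct points of $\Lambda_{j+1}$ sees at least three points of $\Lambda_j$, because two different pairs have a union of at least three elements. A point of level $j+2$ sees two points of $\Lambda_{j+1}$, and a point of higher level sees a point of level $j+2$; hence points of level $\ge j+2$ see at least three points of $\Lambda_j$. Points of $X$ see $t_0\ne t_{0'}$ in $\Lambda_\ell$; going down level by level, they see at least three points of every $\Lambda_j$, $j<\ell$. In particular points of level $\ge2$ and points of $X$ see at least three points of $\Lambda_0$. Hence they see both $f_a$ and $f_b$: among three points of $\Lambda_0$ either $m_{00}$ occurs, or the points are $m_{11},m_{10},m_{01}$.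

(O3) Every normal point sees a point of $\Lambda_0$, and the maximal normal points are the points of $\Lambda_0$.

**Step 4: the algebra.** $Y$ need not contain all upsets of $X$, so we take only those upsets of $F^+$ that look right on $X$:
$$\mathfrak A^+=\{U:U\text{ an upset of }F^+,\ U\cap X\in Y\}.$$
It contains $Q$ (as $Q\cap X=\varnothing=\hat0$) and the whole frame, and is closed under $\cap,\cup$. For $\to$ we have, directly from the definition,
$$(U\to U')\cap X=\bigl((U\cap X)\to(U'\cap X)\bigr)\cap\bigcap_{w\in(T\cup Q)\cap(U\setminus U')}\{x\in X:x\not\le w\}.$$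
As $T\cup Q$ is finite, it suffices that each $\{x\in X:x\not\le w\}$ is in $Y$. For $w\in T$, $x\le w$ iff $x\le t_i\le w$ for some index $i\in\{0,0',1,\dots,k\}$; so the set is the intersection, over the $i$ with $t_i\le w$, of $\{x:x\not\le t_i\}$, which is $v_i$ for $1\le i\le k$ and $\varnothing$ for $i\in\{0,0'\}$ (an empty intersection is $X$). For $w=f_a,f_b$ it is $\varnothing$ by (O2). For $w=f_0$ it is $X\setminus\{\rho\}=\hat\omega$ by (O1) and (1).

Let $F={\uparrow}\rho$ and $\mathfrak A=\{U\cap F:U\in\mathfrak A^+\}$. Note $X\cup Q\subseteq F$. Since $F$ is an upset, $U\mapsto U\cap F$ is a homomorphism of $\mathfrak A^+$ onto $\mathfrak A$. A formula is valid in $\mathfrak A$ iff it is true at $\rho$ under every valuation in $\mathfrak A^+$.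

**Step 5: what a failure of $\beta$ at $\rho$ looks like.** To show $\mathfrak A\models\Xi_\varphi$, fix a valuation in $\mathfrak A^+$ with $\beta(p,q)$ false at $\rho$; we find out what $p,q$ do on $Q$. (We write $p,q$ also for their values.) Some abnormal point refutes $(p\to q)\vee(q\to p)$. At the maximal points $f_a,f_b$ this formula is true, so the point is $f_0$. So there are $y\in p\setminus q$ and $y'\in q\setminus p$ above $f_0$. An upset containing $f_0$ contains all of $Q$; so $f_0\in p$ would contradict $y'\notin p$, and $f_0\in q$ would contradict $y\notin q$. Hence $\{y,y'\}=\{f_a,f_b\}$, $p\cap Q=\{y\}$ and $q\cap Q=\{y'\}$.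

If $p\cap Q=\{f_a\}$, we show that $\theta(p,q,\mathbf z,\mathbf u)$ is true at $\rho$ for arbitrary $\mathbf z,\mathbf u$. In the other case the same argument with $p,q$ exchanged applies to $\theta(q,p,\mathbf z',\mathbf u')$. So let from now on $p\cap Q=\{f_a\}$ and $q\cap Q=\{f_b\}$.

**Step 6: the meaning of $a$ and $b$.** All formulas $a,b,e_t,\tau$ are true on $Q$: $a,b$ have the disjunct $\bot$, negations are true at abnormal points, and the remaining $e_t$ have a consequent that is true on $Q$. For a normal $w$: $a$ is false at $w$ iff $w$ sees an abnormal point refuting $p\to q$. This implication fails at $f_a$ and $f_0$ and holds at $f_b$, and $f_0\le f_a$. Symmetrically for $b$. So for normal $w$: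
$$w\models a\iff w\not\le f_a,\qquad w\models b\iff w\not\le f_b.$$

**Step 7: the meaning of $e_t$.** We prove that the ladder works as intended. *Claim: for $t\in T$ and normal $y$: $y\models e_t$ iff $y\not\le t$.* In each case we show that $y\not\models e_t$ iff some normal $y'\ge y$ has a property that holds of $t$ and of no other normal point.

- $t=m_{11}$. The property is: $y'\models a\wedge b$, i.e. $y'$ sees neither $f_a$ nor $f_b$. The point $m_{11}$ has it; $m_{10},m_{01},m_{00}$ do not; points of level $\ge1$ and of $X$ see two points of $\Lambda_0$, one of which is not $m_{11}$, so they see $f_a$ or $f_b$.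
- $t=m_{10}$. The property is: $y'$ does not see $f_a$, and all normal points above $y'$ see $f_b$. The point $m_{10}$ has it. A point that does not see $f_a$ sees neither $m_{01}$ nor $m_{00}$, and is not of level $\ge2$ or in $X$, by (O2); so another candidate can only be $m_{11}$ or $\{m_{11},m_{10}\}$. Both see $m_{11}$, which is normal and does not see $f_b$. The case $t=m_{01}$ is symmetric.
- $t=m_{00}$. The property is: all normal points above $y'$ see both $f_a$ and $f_b$. The point $m_{00}$ has it. If $y'$ has it, the only element of $\Lambda_0$ that $y'$ sees is $m_{00}$. Points of level $\ge1$ and of $X$ see at least two points of $\Lambda_0$; so $y'=m_{00}$.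
- $t=\{t',t''\}\in\Lambda_{j+1}$, the claim being known for $\Lambda_j$. If $y\not\models e_t$, the witness $y'\ge y$ refutes $e_{t'}\vee e_{t''}$, so it is normal by Step 6. By induction the property is: $y'$ sees $t'$ and $t''$ and no other point of $\Lambda_j$. The point $t$ has it. Points of level $\le j$ see at most one point of $\Lambda_j$, other points of $\Lambda_{j+1}$ see a different pair, and points of level $\ge j+2$ and of $X$ see at least three (here $j<\ell$).

**Step 8: the interval $[\tau,1]$ is $Y$.** Now we locate $Y$ inside $\mathfrak A^+$. By the claim, a normal $y$ satisfies $\tau=e_{t_0}\vee e_{t_{0'}}$ iff it does not see both $t_0$ and $t_{0'}$. Points of $X$ see both; no point of $T$ does, by (O1). So $\tau$ is true exactly on $Q\cup T$. The elements of $[\tau,1]\subseteq\mathfrak A^+$ are thus the sets $\hat y\cup T\cup Q$ with $\hat y\in Y$ (all of these are upsets), and $U\mapsto U\cap X$ is an order isomorphism, hence an isomorphism of Heyting algebras, of $[\tau,1]$ onto $Y$. It maps $e_{t_i}\vee\tau$ to $\{x:x\not\le t_i\}=v_i$ for $1\le i\le k$.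

**Step 9: $\theta$ is true at $\rho$.** We check the three conjuncts.

- $\psi[\tau;\mathbf z]$ is true everywhere, since $[\tau,1]\cong Y\models S$.
- $\varphi[\tau;e_{t_1},\dots,e_{t_k}]\cap X=\varphi(\mathbf v)=\hat\omega$, which does not contain $\rho$. On the other hand $\beta(p,q)$ is true at all points of ${\uparrow}\rho\setminus\{\rho\}$: abnormal points satisfy $\bot$, and normal points other than $\rho$ do not see $f_0$ by (O1), so the abnormal points they see are among $f_a,f_b$, where $(p\to q)\vee(q\to p)$ holds. So the implication from $\varphi[\tau;\dots]$ to $\beta(p,q)$ is true at $\rho$.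
- $\kappa(\mathbf u)$ is true at $\rho$. Otherwise for each $i\le4$ some normal $y_i\ge\rho$ satisfies $u_i$ and all $\neg u_j$, $j<i$. By (O3) there is $n_i\in\Lambda_0$ with $n_i\ge y_i$; it satisfies the same formulas. For $j<i$ we have $n_j\models u_j$ while $n_i\not\models u_j$ ($n_i$ is normal and satisfies $\neg u_j$). So $n_0,\dots,n_4$ are five distinct points of $\Lambda_0$, but $|\Lambda_0|=4$.

Hence $\Xi_\varphi$ is true at $\rho$ under every valuation in $\mathfrak A^+$, that is, $\mathfrak A\models L_\varphi$.

**Step 10: the element $c$.** It remains to exhibit the three-element chain. Put $p^*=\{f_a\}$ and $q^*=\{f_b\}$; they are upsets with empty trace on $X$, contained in $F$, so they belong to $\mathfrak A$. At $f_0$ both $p^*\to q^*$ and $q^*\to p^*$ fail, so $\beta(p^*,q^*)$ is false at $\rho$; by Step 9 it is true elsewhere in $F$. So $c=F\setminus\{\rho\}\ne F$. Also $Q\subseteq c$, and $t_0\in c$ is normal, so $\bot<c<1$. Every normal point of $F$ sees a normal point of $c$: $\rho$ sees $t_0$, the others are themselves in $c$. So no normal point satisfies $c\to\bot$, i.e. $c\to\bot=Q=\bot$.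 The set $\{\bot,c,1\}$ is a chain, and $\bot\to z=z\to z=z\to1=1$, $1\to z=z$, $c\to\bot=\bot$ for $z$ in it. So it is a subalgebra, the three-element Heyting chain. $\square$

## 8. Two algebras with a common three-element chain: failure of IPR, PBP and CIP

Let $\varphi\notin S$ and $L=L_\varphi$. We repeat Example 4.2 with $\mathfrak A$ in place of $\mathrm{Up}(M)$ and $\kappa$ in place of $\neg u\vee\neg\neg u$.

**Step 1: the disjunction.** We extract from $\Xi_\varphi$ a disjunction without common variables. Substitute $q_1,q_2$ for $p,q$ and $\mathbf r=(r_0,\dots,r_4)$ for both $\mathbf u$ and $\mathbf u'$ in $\Xi_\varphi$. Each of the two $\theta$'s then implies $\kappa(\mathbf r)$, so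
$$\beta(q_1,q_2)\vee\kappa(r_0,\dots,r_4)\in L.\tag{2}$$

**Step 2: the second algebra.** We need a model of $L$ where $\kappa$ fails. Let $\mathfrak B$ be the Heyting algebra of upsets (with $\bot=\varnothing$) of the poset with least element $b_0$ and five maximal elements $n_0,\dots,n_4$ above it. In a Heyting algebra $\bot\to E=1$, so $\beta=1$ and $\mathfrak B\models J+\beta\supseteq L$. Put $\hat s=\{n_0,\dots,n_4\}$ and $\hat r_i=\{n_i\}$. Each disjunct of $\kappa(\hat{\mathbf r})$ fails at $b_0$, because $n_i\models r_i\wedge\bigwedge_{j<i}\neg r_j$. So $\kappa(\hat{\mathbf r})\le\hat s\ne1$. Every point sees a point of $\hat s$, so $\hat s\to\bot=\bot$, and $\{\bot,\hat s,1\}$ is a subalgebra of $\mathfrak B$, isomorphic to $\{\bot,c,1\}\subseteq\mathfrak A$ with $\hat s\leftrightarrow c$. Hence for every formula $E(s)$ in one variable $s$: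
$$E(c)=1\text{ in }\mathfrak A\iff E(\hat s)=1\text{ in }\mathfrak B.\tag{3}$$

**Step 3: IPR and CIP fail.** We give a derivable consequence with no restricted interpolant. Let $A=\beta(q_1,q_2)\to s$, $B=\kappa(\mathbf r)\to s$, $C=s$; the common variable is $s$. By (2), $A,B\vdash_L s$. Suppose $A\vdash_L A'(s)$ and $A'(s),B\vdash_L s$. In $\mathfrak A$ with $s=c$, $q_1=p^*$, $q_2=q^*$ we have $A=(c\to c)=1$, so $A'(c)=1$. By (3), $A'(\hat s)=1$ in $\mathfrak B$, where with $\mathbf r=\hat{\mathbf r}$ also $B=1$. Hence $\hat s=1$, a contradiction. So IPR fails, and by Lemma 3.1 CIP fails.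

**Step 4: PBP fails.** We turn the same situation into an implicit definition: $x$ is to be $1$ in $\mathfrak A$ and $s$ in $\mathfrak B$. Let $\mathbf p=s$, $\mathbf q=(q_1,q_2,r_0,\dots,r_4)$ and
$$A(s,\mathbf q,x)=\bigl((\beta(q_1,q_2)\to s)\wedge x\bigr)\vee\bigl((\kappa(\mathbf r)\to s)\wedge(x\leftrightarrow s)\bigr).$$
Then $A(s,\mathbf q,x),A(s,\mathbf q',y)\vdash_L x\leftrightarrow y$, by cases. If the first disjunct holds for both, we have $x$ and $y$. If the second holds for both, we have $x\leftrightarrow s$ and $y\leftrightarrow s$. If the first holds for $x$ and the second for $y$, we have $\beta(q_1,q_2)\to s$, $x$, $\kappa(\mathbf r')\to s$ and $y\leftrightarrow s$; by (2) for $q_1,q_2,\mathbf r'$ we get $s$, hence $y$, and we have $x$. The other mixed case is symmetric.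

Suppose $A(s,\mathbf q,x)\vdash_L x\leftrightarrow E(s)$. In $\mathfrak A$ with $s=c$, $q_1=p^*$, $q_2=q^*$, $x=1$ and any $\mathbf r$, the first disjunct is $1$, so $A=1$ and $E(c)=x=1$. In $\mathfrak B$ with $s=x=\hat s$, $\mathbf r=\hat{\mathbf r}$ and any $q_1,q_2$, the second disjunct is $1$, so $A=1$ and $E(\hat s)=\hat s\ne1$. This contradicts (3). $\square$

**Proof of the Main Theorem and of Theorem A.** If $\varphi\in S$, then $L_\varphi=J+\beta$ by Lemma 6.1, and this logic has CIP, IPR and PBP by Proposition 5.3. If $\varphi\notin S$, all three fail by Steps 3 and 4. For the $S$ of (Sh), an algorithm deciding any one of CIP, IPR, PBP for logics $J+\xi$ could be run on $\Xi_\varphi$ and would decide $S$. $\square$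

## 9. The reduction confined to $L\subseteq J+\beta$ with WIP

**Theorem B.** Let $\mathcal P$ be any property of J-logics with CIP $\Rightarrow\mathcal P$ and $\mathcal P\Rightarrow$ (IPR or PBP). Then $\mathcal P$ is undecidable over $J$, even when the input is restricted to single axioms $\xi$ such that $L=J+\xi$ satisfies
$$L\subseteq J+\beta,\qquad L+\bot=J+\bot,\qquad L+(\bot\to p)=\mathrm{Int},\qquad L\text{ has WIP}.\tag{4}$$
Moreover:

- (i) each finitely axiomatizable superintuitionistic logic is many-one reducible to each such restricted problem; so if some finitely axiomatizable superintuitionistic logic is $\Sigma^0_1$-complete, then these problems are $\Sigma^0_1$-hard;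
- (ii) CIP, IPR, PBP over $J$ are $\Pi^0_2$ properties of $Ax$;
- (iii) for the fixed formula $\beta$ it is undecidable, given a formula $\xi\in J+\beta$, whether $J+\xi=J+\beta$, equivalently whether $\beta\in J+\xi$. So a fixed finitely axiomatizable logic with CIP can be unrecognizable over $J$.

Compare this with WIP, which is decidable over $J$: the three properties are undecidable even among logics already known to have WIP and to have negative part $J+\bot$ and intuitionistic part $\mathrm{Int}$, both of which have CIP by Proposition 3.6.

*Proof.* **Step 1: the first three conditions of (4).** These hold for $\xi=\Xi_\varphi$ with any $\varphi$, and for $\xi=\beta$. We have $L\subseteq J+\beta$ by Section 6. Over $J$, $\beta$ follows from $\bot$ (its first disjunct) and from the scheme $\bot\to p$ (which yields the second). As $\beta\to\Xi_\varphi\in J$, so does $\Xi_\varphi$. Hence $L+\bot=J+\bot$ and $L+(\bot\to p)=J+(\bot\to p)=\mathrm{Int}$.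

**Step 2: WIP, maximal theories.** We show that $L$ has WIP if $L=L_\varphi$ with $\varphi\in\mathrm{Cl}$, or $L=J+\beta$. Suppose no $C(\mathbf p)$ satisfies $A(\mathbf p,\mathbf q)\vdash_L C$ and $B(\mathbf p,\mathbf r)\vdash_L\neg C$; we build the theories from which a model of $A,B$ without $\bot$ will be made. Let
$$\Gamma=\{C\in Fm_0:A\vdash_L C\}\cup\{D\in Fm_0:B\vdash_L D\}.$$
Then $\Gamma\nvdash_L\bot$: both parts are closed under $\wedge$, and if $C,D\vdash_L\bot$ with $A\vdash_L C$, $B\vdash_L D$, then $D\vdash_L\neg C$ and so $B\vdash_L\neg C$. Let $x_0\supseteq\Gamma$ be a maximal theory in $Fm_0$ without $\bot$. If $A,D\vdash_L\bot$ with $D\in x_0$, then $A\vdash_L\neg D$, so $\neg D\in\Gamma\subseteq x_0$ and $\bot\in x_0$, impossible. So there is a maximal theory $x_1\supseteq x_0\cup\{A\}$ in $Fm_1$ without $\bot$. In the same way there is a maximal theory $x_2\supseteq x_0\cup\{B\}$ in $Fm_2$ without $\bot$. These theories are prime, by the argument of Lemma 3.2 with $\Delta=\{\delta:\delta\vdash_L\bot\}$. And $x_i\cap Fm_0=x_0$, because $x_i\cap Fm_0$ is a theory without $\bot$ containing the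 maximal $x_0$. Finally, every $w\supsetneq x_i$ in $X_i$ is abnormal, by maximality.

**Step 3: WIP, the chain condition.** We prove the hypothesis of Lemma 5.2: for $i=1,2$ and $C,D\in Fm_i$,
$$\bot\to(C\to D)\vee(D\to C)\in x_i.\tag{5}$$
As $x_i$ is prime and $\bot\notin x_i$, it suffices that $\beta(C,D)\in x_i$. For $L=J+\beta$ this is immediate. Let $L=L_\varphi$ with $\varphi\in\mathrm{Cl}$. Consider the J-algebra $Fm_i/x_i$, where $E\equiv E'$ iff $E\leftrightarrow E'\in x_i$; a formula has class $1$ iff it is in $x_i$. If $E\notin x_i$, then $x_i,E\vdash_L\bot$ by maximality, so $\neg E\in x_i$, i.e. the class of $E$ is $\le\bot$. So the interval $[\bot,1]$ is the two-element Boolean algebra $\{\bot,1\}$. The values of $a,b,e_t,\tau$ at $C,D$ (in either order) are $\ge\bot$: $a$ and $b$ have the disjunct $\bot$, a negation is $\geq\bot$, and for the remaining $e_t$ already the consequent is $\ge\bot$. So $\tau\in\{\bot,1\}$, and $[\tau,1]$ is a Boolean algebra with one or two elements. Since $\varphi\in\mathrm{Cl}$, $\varphi[\tau;e_{t_1},\dots,e_{t_k}]=1$, that is, this formula (for $C,D$ in either order)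 is in $x_i$. Now $x_i$ contains an instance of $\Xi_\varphi$ with $p,q$ replaced by $C,D$ and the other variables by $\top$. By primality it contains $\beta(C,D)$, or $\theta(C,D,\dots)$, or $\theta(D,C,\dots)$. In the last two cases it contains $\varphi[\tau;\dots]\to\beta(C,D)$, respectively $\varphi[\tau;\dots]\to\beta(D,C)$, for the corresponding $\tau$ and $e_t$. In every case $\beta(C,D)\in x_i$.

**Step 4: WIP, the model.** We assemble the countermodel as in Proposition 5.3. Let $G$ have a single normal point $g=(x_1,x_2)$, and as abnormal points the $(K,k)$ described in Step 2 of Proposition 5.3, with the same order among them and $g\le(K,(u_1,u_2))$ iff $x_1\subseteq u_1$ and $x_2\subseteq u_2$. By Fact 4.1, $G\models\beta$, hence $G\models L$ as $L\subseteq J+\beta$. Conditions 1–3 of Lemma 3.5 are clear. For condition 4, at abnormal points use back-and-forth. At $g$ let $w_1\supseteq x_1$. If $w_1=x_1$, take $g'=g$. Otherwise $w_1$ is abnormal. Lemma 3.3 gives $w_2\supseteq x_2$ with $w_2\cap Fm_0=w_1\cap Fm_0\ni\bot$, so $w_2$ is abnormal. By (5) and Lemma 5.2, ${\uparrow}w_1$ and ${\uparrow}w_2$ are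 chains, and Lemma 5.1 supplies $K\ni(w_1,w_2)$, consisting of pairs of abnormal theories; take $g'=(K,(w_1,w_2))$. The case $i=2$ is symmetric. By Lemma 3.5, $A$ and $B$ are true and $\bot$ is false at $g$, so $A,B\nvdash_L\bot$. Thus $L$ has WIP.

**Step 5: the reductions, and (i).** We now reduce an arbitrary finitely axiomatizable superintuitionistic $S=\mathrm{Int}+\psi$ to the restricted problem for $\mathcal P$. Assume first that $S$ is consistent and $S\ne\mathrm{Cl}$. Then $S\subsetneq\mathrm{Cl}$. Fix $\varphi_0\in\mathrm{Cl}\setminus S$. Given $\varphi$, decide whether $\varphi\in\mathrm{Cl}$. If so, output $\Xi_\varphi$; if not, output $\Xi_{\varphi_0}$ (and note that then $\varphi\notin S$). By Steps 1–4 every output satisfies (4). If $\varphi\in S$, the output logic is $L_\varphi=J+\beta$, which has CIP, hence $\mathcal P$. If $\varphi\notin S$, the output logic has neither IPR nor PBP by Section 8, hence not $\mathcal P$. So this is a many-one reduction. The $S$ of (Sh) is undecidable, so it is consistent and different from $\mathrm{Cl}$; hence the restricted problem is undecidable.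

If $S=\mathrm{Cl}$ or $S$ is inconsistent, $S$ is decidable, and it reduces to the restricted problem because that problem has a positive and a negative instance: $\beta$ is positive (it satisfies (4) by Steps 1–4, and $J+\beta$ has CIP), and $\Xi_{\varphi_0}$ built from the $S$ of (Sh) is negative. This proves the first part of (i); the second follows by composing reductions.

**Step 6: (ii).** We count quantifiers. Theoremhood and derivability in $J+Ax$ are $\Sigma^0_1$ uniformly in $Ax$, since derivations can be enumerated. Each of CIP, IPR, PBP has the form "for all formulas: if ($\Sigma^0_1$), then there is a formula with ($\Sigma^0_1$)". Such a statement is a universal quantifier in front of a disjunction of a $\Pi^0_1$ and a $\Sigma^0_1$ statement, so it is $\Pi^0_2$.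

**Step 7: (iii).** We show that $\varphi\in S$ iff $\beta\in J+\Xi_\varphi$. For $\xi\in J+\beta$ we have $J+\xi\subseteq J+\beta$, so $J+\xi=J+\beta$ iff $\beta\in J+\xi$; and $\Xi_\varphi\in J+\beta$. If $\varphi\in S$, then $\beta\in L_\varphi$ by Lemma 6.1. If $\varphi\notin S$, then $\mathfrak A\models L_\varphi$ and $\beta(p^*,q^*)=c\ne1$ by Lemma 7.1, so $\beta\notin L_\varphi$. With $S$ from (Sh), the problem in (iii) is undecidable, and $J+\beta$ is a fixed finitely axiomatizable logic with CIP. $\square$
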